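
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem*{question}{Question}
\newtheorem{remark}[theorem]{Remark}

\title{A module that detects every object of a stable module category\\ without generating it}


\begin{abstract}
Let $M$ be an object of a thick subcategory $\mathcal M$ of the stable module category $\mathbf{stmod}(kG)$ of a finite group. If $M$ generates $\mathcal M$ as a thick subcategory, then $\mathrm{Ext}^*_{kG}(M,V)\neq 0$ for every nonzero $V$ in $\mathcal M$. We show that the converse fails, already for $\mathcal M=\mathbf{stmod}(kG)$, in every positive characteristic and over every field; in odd characteristic a module of dimension $5$ suffices. The reason is a piece of linear algebra: an isomorphism $W\cong W\oplus W$ is impossible for a nonzero finite dimensional space and easy for an infinite dimensional one. We also show that the converse becomes true when infinitely generated test objects are admitted, and that it holds as stated when suitable approximations exist or when the subcategory generated by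 $M$ is a tensor ideal, in particular for $p$-groups and for groups with cyclic Sylow $p$-subgroups.
\end{abstract}

\section{The question and the answer}

Let $G$ be a finite group and $k$ a field of characteristic $p>0$. The stable module category $\mathbf{stmod}(kG)$ has as objects the finitely generated $kG$-modules, and its morphisms $\underline{\mathrm{Hom}}_{kG}(X,Y)$ are the homomorphisms modulo those that factor through a projective module. It is a triangulated category with shift $\Omega^{-1}$, and its zero objects are the projective modules. For $n\in\mathbb Z$ put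
\[
\mathrm{Ext}^n_{kG}(X,Y)=\underline{\mathrm{Hom}}_{kG}(\Omega^nX,Y)\cong\underline{\mathrm{Hom}}_{kG}(X,\Omega^{-n}Y),\qquad
\mathrm{Ext}^*_{kG}(X,Y)=\bigoplus_{n\in\mathbb Z}\mathrm{Ext}^n_{kG}(X,Y).
\]
This is Tate cohomology; for $n\ge1$ it is the usual $\mathrm{Ext}^n$. A \emph{thick} subcategory is a full triangulated subcategory closed under direct summands, and $\mathcal H(M)$ denotes the smallest thick subcategory containing $M$: all that can be built from $M$ by shifts, finitely many cones, and direct summands.

How can one recognize that $\mathcal H(M)$ is all of a given thick subcategory $\mathcal M\ni M$? There is an obvious necessary condition. For fixed $V$, the objects $X$ with $\mathrm{Ext}^*_{kG}(X,V)=0$ form a thick subcategory. If $\mathcal H(M)=\mathcal M$, $V\in\mathcal M$ and $\mathrm{Ext}^*_{kG}(M,V)=0$, then this subcategory contains $\mathcal M$, hence $V$; so the identity of $V$ is zero in the stable category, and $V$ is projective. Thus a generator of $\mathcal M$ \emph{detects} the nonzero objects of $\mathcal M$. For instance, the direct sum of all simple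 modules generates $\mathbf{stmod}(kG)$, because every finitely generated module is filtered by simple ones, and accordingly it detects all nonprojective finitely generated modules. The question is whether detection is also sufficient.

\begin{question}
Let $M$ be an object of a thick subcategory $\mathcal M$ of $\mathbf{stmod}(kG)$ such that $\mathrm{Ext}^*_{kG}(M,V)\ne0$ for every $V\in\mathcal M$ that is not projective. Must $\mathcal H(M)=\mathcal M$?
\end{question}

One might well guess yes. Given $V\in\mathcal M$, try to approximate it as well as possible by an object $N$ of $\mathcal H(M)$; then the cone $C$ of $N\to V$ should receive no nonzero maps from $\mathcal H(M)$, so detection gives $C=0$ and $V\cong N$. The weak point is that a best approximation may exist only as the result of an infinite process, which leads out of the finitely generated modules. The answer is indeed no.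

\begin{theorem}\label{thm:no}
Let $H$ be a finite group and $P\ne1$ a finite $p$-group. Let $S\not\cong T$ be simple $kH$-modules with $\mathrm{End}_{kH}(S)=\mathrm{End}_{kH}(T)=k$ and $\dim_k\mathrm{Ext}^1_{kH}(T,S)\ge3$. Put $G=P\times H$, and regard $kH$-modules as $kG$-modules with trivial action of $P$. Then there is a finitely generated $kG$-module $M$ such that
\begin{enumerate}
\item[(i)] if $V$ is finitely generated and $\mathrm{Ext}^*_{kG}(M,V)=0$ or $\mathrm{Ext}^*_{kG}(V,M)=0$, then $V$ is projective;
\item[(ii)] $S\notin\mathcal H(M)$; in particular $\mathcal H(M)\neq\mathbf{stmod}(kG)$.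
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:exist}
For every prime $p$ and every field $k$ of characteristic $p$ there are $H,S,T$ as in Theorem~\ref{thm:no}. If $p$ is odd, one can take $H=C_p^3\rtimes C_2$ with $C_2$ acting by inversion, $P=C_p$, and $M$ of dimension $5$.
\end{theorem}

So the answer is no for $\mathcal M=\mathbf{stmod}(kG)$ itself, for every $p$ and $k$. The complementary results say what has to be added. Let $\mathbf{StMod}(kG)$ be the stable category of all $kG$-modules. For a class $\mathcal C$ of objects of $\mathbf{StMod}(kG)$ let $\mathrm{Loc}(\mathcal C)$ be the localizing subcategory generated by $\mathcal C$, that is, the smallest full triangulated subcategory of $\mathbf{StMod}(kG)$ containing $\mathcal C$ and closed under arbitrary direct sums; write $\mathrm{Loc}(M)$ for $\mathrm{Loc}(\{M\})$. A \emph{right $\mathcal N$-approximation} of $V$ is a morphism $N\to V$ with $N\in\mathcal N$ through which every morphism $N'\to V$ with $N'\in\mathcal N$ factors.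

\begin{theorem}\label{thm:yes}
Let $\mathcal M\subseteq\mathbf{stmod}(kG)$ be thick and $M\in\mathcal M$.
\begin{enumerate}
\item[(a)] $\mathcal H(M)=\mathcal M$ if and only if $\mathrm{Ext}^*_{kG}(M,U)\ne0$ for every nonzero $U\in\mathrm{Loc}(\mathcal M)$.
\end{enumerate}
Suppose now only that $\mathrm{Ext}^*_{kG}(M,V)\ne0$ for every nonzero $V\in\mathcal M$. Then $\mathcal H(M)=\mathcal M$ in each of the following cases.
\begin{enumerate}
\item[(b)] Every $V\in\mathcal M$ has a right $\mathcal H(M)$-approximation. This holds if $\mathcal H(M)$ has only finitely many indecomposable objects up to isomorphism; in particular, it holds if $G$ has cyclic Sylow $p$-subgroups.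
\item[(c)] $\mathcal H(M)$ is a tensor ideal of $\mathbf{stmod}(kG)$. This holds whenever $G$ is a $p$-group.
\end{enumerate}
\end{theorem}

We do not classify the groups for which detection implies generation. Section~\ref{sec:background} fixes conventions. Section~\ref{sec:example} explains the mechanism on the five-dimensional module, by hand. Section~\ref{sec:general} proves Theorems~\ref{thm:no} and~\ref{thm:exist}, and Section~\ref{sec:yes} proves Theorem~\ref{thm:yes}.

\section{Conventions and standard facts}\label{sec:background}

\paragraph{The large stable category.} Projective and injective $kG$-modules coincide, also for infinitely generated modules, so $\mathbf{StMod}(kG)$ is again triangulated with shift $\Omega^{-1}$; it contains $\mathbf{stmod}(kG)$ as a full subcategory, and $\mathrm{Ext}^n_{kG}$ is defined by the same formula. A short exact sequence $0\to X\to Y\to Z\to0$ of modules gives a triangle $X\to Y\to Z\to\Omega^{-1}X$, and triangles give long exact sequences of the groups $\mathrm{Ext}^n_{kG}$ in either variable. If $X$ and $Y$ are finitely generated, then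 each $\mathrm{Ext}^n_{kG}(X,Y)$ is finite dimensional over $k$. Finitely generated modules are \emph{compact}: $\underline{\mathrm{Hom}}_{kG}(X,-)$ commutes with direct sums when $X$ is finitely generated. For every $U\in\mathbf{StMod}(kG)$, the objects $X$ of $\mathbf{stmod}(kG)$ with $\mathrm{Ext}^*_{kG}(X,U)=0$ form a thick subcategory.

\paragraph{Simple modules detect.} Let $V$ be finitely generated with $\mathrm{Ext}^*_{kG}(R,V)=0$ for all simple $R$. By long exact sequences $\mathrm{Ext}^*_{kG}(X,V)=0$ for every finitely generated $X$; taking $X=V$ shows that $V$ is projective. In the same way, $V$ is projective if $\mathrm{Ext}^*_{kG}(V,R)=0$ for all simple $R$. Recall also that a normal $p$-subgroup of $G$ acts trivially on every simple $kG$-module $R$: its fixed points on $R$ form a submodule, which is nonzero because a finite $p$-group acting on a nonzero vector space over $k$ has a nonzero fixed vector. In particular, for $G=P\times H$ with $P$ a $p$-group, the simple $kG$-modules are the simple $kH$-modules with trivial action of $P$.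

\paragraph{Tate cohomology of a $p$-group.} Let $P\neq 1$ be a finite $p$-group. Splicing a free resolution and a free coresolution of $k$ gives an acyclic complex $C$ of finitely generated free $kP$-modules with $\ker(C^0\to C^1)\cong k$, and $\widehat H^n(P,k)$ is the cohomology $H^n(C^P)$ of the complex of fixed points. We use only that $\widehat H^0(P,k)\cong k$. To see this, let $\nu=\sum_{g\in P}g$ and choose $C^{-1}=C^0=kP$ with differential $C^{-1}\to C^0$, $x\mapsto\epsilon(x)\nu$, where $\epsilon$ is the augmentation; its image is $k\nu=\ker(C^0\to C^1)$. Since $(C^0)^P=k\nu$, every fixed point in degree $0$ is a cocycle. Since $(C^{-1})^P=k\nu$ and $\epsilon(\nu)=|P|=0$ in $k$, the differential $(C^{-1})^P\to(C^0)^P$ is zero. Hence $\widehat H^0(P,k)=k\nu\cong k$. This is where $P\ne1$ is used.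

\section{The idea in a five-dimensional example}\label{sec:example}

\subsection{The module}

Let $p$ be odd, $A=\mathbb F_p^3$ (written additively) with standard basis $g_1,g_2,g_3$ and coordinate functions $x_1,x_2,x_3:A\to\mathbb F_p\subseteq k$. Let $H=A\rtimes\langle z\rangle$ with $z$ of order $2$ inverting $A$, let $P=C_p$ and $G=P\times H$. Since $P\times A$ is a normal $p$-subgroup, the only simple $kG$-modules are those of $\langle z\rangle$: the trivial module $S=k$ and the sign module $T=\varepsilon$, which are not isomorphic because $p\ne2$. Define $kH$-modules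
\begin{align*}
E_1&=ks\oplus k\tau, & a\tau&=\tau+x_1(a)s,\\
E_2&=ks_2\oplus ks_3\oplus k\tau, & a\tau&=\tau+x_2(a)s_2+x_3(a)s_3\qquad(a\in A),
\end{align*}
where $H$ fixes $s,s_2,s_3$ and $z\tau=-\tau$. The relation $zaz^{-1}=-a$ is respected; for example, on $E_1$,
\[
zaz^{-1}\tau=-z(\tau+x_1(a)s)=\tau-x_1(a)s=(-a)\tau .
\]
Let $M=E_1\oplus E_2$, with $P$ acting trivially. There are exact sequences
\begin{equation}\label{eq:exseq}
0\to S\to E_1\to T\to0,\qquad 0\to S\oplus S\to E_2\to T\to0 .
\end{equation}

\subsection{Finitely generated modules are detected, by counting}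

Let $V$ be finitely generated with $\mathrm{Ext}^*_{kG}(M,V)=0$. The sequences \eqref{eq:exseq} give, for every $n$,
\[
\mathrm{Ext}^n_{kG}(S,V)\cong\mathrm{Ext}^{n+1}_{kG}(T,V)\cong\mathrm{Ext}^n_{kG}(S,V)\oplus\mathrm{Ext}^n_{kG}(S,V).
\]
A finite dimensional space that is isomorphic to two copies of itself is zero. So $\mathrm{Ext}^*_{kG}(S,V)=0=\mathrm{Ext}^*_{kG}(T,V)$, and $V$ is projective.

The argument is purely numerical, and this suggests that it will break down for infinitely generated $V$. To see precisely what is needed, let $\alpha_j:\mathrm{Ext}^n_{kG}(S,V)\to\mathrm{Ext}^{n+1}_{kG}(T,V)$ be the connecting map of the extension of $T$ by $S$ with basis $s,\tau$ and $a\tau=\tau+x_j(a)s$. For $j=1$ this extension is $E_1$; for $j=2$ and $j=3$ it is $E_2/ks_3$ and $E_2/ks_2$. By naturality the connecting map of the second sequence in \eqref{eq:exseq} is $(\alpha_2,\alpha_3)$. Hence, for an arbitrary $kG$-module $V$,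
\[
\mathrm{Ext}^*_{kG}(M,V)=0\iff
\alpha_1:X\to Y\ \text{and}\ (\alpha_2,\alpha_3):X\oplus X\to Y\ \text{are bijective for all }n,
\]
where $X=\mathrm{Ext}^n_{kG}(S,V)$ and $Y=\mathrm{Ext}^{n+1}_{kG}(T,V)$. Three linear maps with this property exist between infinite dimensional spaces. Take
\begin{equation}\label{eq:theta}
W=\bigoplus_{n\ge0}k\,w_n,\qquad \theta_1=\mathrm{id}_W,\qquad\theta_2(w_n)=w_{2n},\qquad\theta_3(w_n)=w_{2n+1}.
\end{equation}
Then $\theta_1:W\to W$ is bijective, and so is $(\theta_2,\theta_3):W\oplus W\to W$, $(w,w')\mapsto\theta_2w+\theta_3w'$. If we find a $kG$-module $U$ whose maps $\alpha_j$ are copies of $\theta_j$ in every degree $n$, then $\mathrm{Ext}^*_{kG}(M,U)=0$ although $\mathrm{Ext}^*_{kG}(S,U)\neq0$. Since the objects $X$ of $\mathbf{stmod}(kG)$ with $\mathrm{Ext}^*_{kG}(X,U)=0$ form a thick subcategory, this shows $S\notin\mathcal H(M)$.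

\subsection{An infinitely generated test object}

We look for $U$ as the cone of a map between two modules: among the simple modules, only $S$ should map nontrivially to the first and only $T$ to the second. For ordinary homomorphisms over $kH$ such modules are the injective hulls of $S$ and $T$. Here they are spaces of functions. Let
\[
I=\{\varphi:A\to k\},\qquad (a\varphi)(b)=\varphi(a+b),\quad(z\varphi)(b)=\varphi(-b),\qquad J=I\otimes\varepsilon .
\]
As $A$-modules $I$ and $J$ are free of rank one, so they are projective and injective over $kH$, because $|H:A|=2$ is prime to $p$. The $A$-fixed points of $I$ are the constants, so $\mathrm{soc}\,I=S$ and $\mathrm{soc}\,J=T$. Moreover $ax_j=x_j+x_j(a)$ and $zx_j=-x_j$. So $E_1$ embeds in $I$ by $s\mapsto1$, $\tau\mapsto x_1$, and $E_2$ has two maps to $I$,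
\[
\iota_1:\ s_2\mapsto1,\ s_3\mapsto0,\ \tau\mapsto x_2,\qquad
\iota_2:\ s_2\mapsto0,\ s_3\mapsto1,\ \tau\mapsto x_3 .
\]
The next ingredient is a family of $kH$-maps $I\to J$ that picks out the coordinates $x_i$: the symmetric difference operators
\[
(D_i\varphi)(b)=\tfrac12\bigl(\varphi(b+g_i)-\varphi(b-g_i)\bigr),\qquad D_i1=0,\qquad D_ix_j=\delta_{ij}.
\]
They commute with translations, and $D_i(z\varphi)(b)=-(D_i\varphi)(-b)$, which is the action of $z$ on $J$; so they are indeed $kH$-maps $I\to J$. Now let
\[
f=\sum_{i=1}^3D_i\otimes\theta_i:\ I\otimes W\to J\otimes W,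
\]
where $H$ acts trivially on $W$. Evaluation at $0\in A$ identifies $\mathrm{Hom}_{kH}(E,I)$ with $\mathrm{Hom}_{k\langle z\rangle}(E,k)$ and $\mathrm{Hom}_{kH}(E,J)$ with $\mathrm{Hom}_{k\langle z\rangle}(E,\varepsilon)$; the inverse sends $\lambda$ to $e\mapsto(b\mapsto\lambda(be))$. This gives the effect of $f$ on maps out of $E_1$, $E_2$ and $S$.
\begin{itemize}
\item $\mathrm{Hom}_{kH}(E_1,I\otimes W)$ consists of the maps $s\mapsto1\otimes w$, $\tau\mapsto x_1\otimes w$ with $w\in W$, and $\mathrm{Hom}_{kH}(E_1,J\otimes W)$ of the maps $s\mapsto0$, $\tau\mapsto1\otimes w$. Composition with $f$ is $w\mapsto\theta_1w$, which is bijective.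
\item $\mathrm{Hom}_{kH}(E_2,I\otimes W)$ consists of the maps $\iota_1\otimes w+\iota_2\otimes w'$, under which $\tau\mapsto x_2\otimes w+x_3\otimes w'$. Composition with $f$ gives $s_2,s_3\mapsto0$, $\tau\mapsto1\otimes(\theta_2w+\theta_3w')$, which is a bijection of $W\oplus W$ onto $\mathrm{Hom}_{kH}(E_2,J\otimes W)\cong W$.
\item $\mathrm{Hom}_{kH}(S,I\otimes W)\cong W$, but $\mathrm{Hom}_{kH}(S,J\otimes W)=0$.
\end{itemize}
So the cone of $f$ should be invisible from $M$ but visible from $S$. One obstacle remains: over $kH$ the modules $I\otimes W$ and $J\otimes W$ are projective, so the cone is zero in $\mathbf{StMod}(kH)$. This is why the group $G$ has the extra factor $P$. Over $kG$, with $P$ acting trivially, $I\otimes W$ and $J\otimes W$ are not projective, and Lemma~\ref{lem:kunneth} below shows that $\mathrm{Ext}^*_{kG}(E,I\otimes W)$ and $\mathrm{Ext}^*_{kG}(E,J\otimes W)$ are obtained from the ordinary $kH$-maps by tensoring with $\widehat H^*(P,k)$. The bijections above then become statements about $\mathrm{Ext}^*_{kG}$.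

\section{Detection without generation}\label{sec:general}

\subsection{The construction}\label{sec:constr}

Let $H,P,S,T,G$ be as in Theorem~\ref{thm:no}. Let $I$ and $J$ be the injective hulls of $S$ and $T$ over $kH$; thus $\mathrm{soc}\,I=S$ and $\mathrm{soc}\,J=T$. Since $S\not\cong T$, we have $\mathrm{Hom}_{kH}(T,I)=0=\mathrm{Hom}_{kH}(S,J)$. The long exact sequence of $0\to S\to I\to I/S\to0$ and the injectivity of $I$ give
\begin{equation}\label{eq:ext}
\mathrm{Hom}_{kH}(T,I/S)\cong\mathrm{Ext}^1_{kH}(T,S),
\end{equation}
which has dimension at least $3$. As $\mathrm{End}_{kH}(T)=k$, there is a direct sum $T_1\oplus T_2\oplus T_3\subseteq I/S$ with isomorphisms $\varphi_j:T_j\to T$. Let $I_j\subseteq I$ be the preimage of $T_j$ and $\pi_j:I_j\to T_j\xrightarrow{\varphi_j}T$, a surjection with kernel $S$. Put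
\[
E_1=I_1,\qquad E_2=\{(x,y)\in I_2\oplus I_3:\pi_2(x)=\pi_3(y)\},\qquad \pi:E_2\to T,\quad\pi(x,y)=\pi_2(x).
\]
The maps $\pi_1:E_1\to T$ and $\pi:E_2\to T$ are surjective with kernels $S$ and $S\oplus S$, so we again have exact sequences \eqref{eq:exseq}. Finally let
\[
M=E_1\oplus E_2\oplus\bigoplus_RR,
\]
where $R$ runs through the simple $kH$-modules other than $S$ and $T$, up to isomorphism.

\begin{remark}\label{rem:three}
The three extension classes $e_j=[I_j]\in\mathrm{Ext}^1_{kH}(T,S)$ are linearly independent, and in this construction that is necessary. Suppose that $E_1$ and $E_2$ were built in the same way from arbitrary linearly dependent classes, $E_1$ from $e_1$ and $E_2$ from $(e_2,e_3)\in\mathrm{Ext}^1_{kH}(T,S\oplus S)$. If $e_2,e_3$ are dependent, a change of basis in $S\oplus S$ makes one of them zero, so $S$ is a direct summand of $E_2$. Otherwise $e_1=\lambda e_2+\mu e_3$ with $\lambda,\mu\in k$. If $(\lambda,\mu)\ne(0,0)$, then the pushout of $E_2$ along $(\lambda,\mu):S\oplus S\to S$ is $E_1$, so $E_1$ is a quotient of $E_2$ with kernel isomorphic to $S$. If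 $e_1=0$, then $S$ is a direct summand of $E_1$. In each case $S\in\mathcal H(E_1\oplus E_2)$.
\end{remark}

\subsection{Detection}

\begin{proof}[Proof of Theorem~\ref{thm:no}\textup{(i)}]
Let $V$ be finitely generated. If $\mathrm{Ext}^*_{kG}(M,V)=0$, the sequences \eqref{eq:exseq} give, with $s_n=\dim_k\mathrm{Ext}^n_{kG}(S,V)<\infty$,
\[
s_n=\dim_k\mathrm{Ext}^{n+1}_{kG}(T,V)=2s_n\qquad(n\in\mathbb Z).
\]
So $\mathrm{Ext}^*_{kG}(S,V)=0=\mathrm{Ext}^*_{kG}(T,V)$. If $\mathrm{Ext}^*_{kG}(V,M)=0$, applying $\mathrm{Ext}^*_{kG}(V,-)$ to \eqref{eq:exseq} gives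
\[
\mathrm{Ext}^n_{kG}(V,T)\cong\mathrm{Ext}^{n+1}_{kG}(V,S)\quad\text{and}\quad\mathrm{Ext}^n_{kG}(V,T)\cong\mathrm{Ext}^{n+1}_{kG}(V,S)^2\qquad(n\in\mathbb Z).
\]
All these spaces are finite dimensional, so again $\mathrm{Ext}^*_{kG}(V,S)=0=\mathrm{Ext}^*_{kG}(V,T)$. The remaining simple modules are direct summands of $M$. Hence $\mathrm{Ext}^*_{kG}(R,V)=0$ for all simple $kG$-modules $R$ in the first case, and $\mathrm{Ext}^*_{kG}(V,R)=0$ for all of them in the second; so $V$ is projective by Section~\ref{sec:background}.
\end{proof}

\subsection{Projective $kH$-modules seen over $P\times H$}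

\begin{lemma}\label{lem:kunneth}
Let $Y$ be a projective $kH$-module, possibly infinite dimensional, and $E$ a finite dimensional $kH$-module, both with trivial action of $P$. Then for all $n\in\mathbb Z$
\[
\mathrm{Ext}^n_{kG}(E,Y)\cong\widehat H^n(P,k)\otimes_k\mathrm{Hom}_{kH}(E,Y),
\]
naturally with respect to $kH$-maps in $Y$.
\end{lemma}

\begin{proof}
Let $C$ be the complex of Section~\ref{sec:background}. Since $kG=kP\otimes kH$ and $Y$ is projective over $kH$, each $C^j\otimes_kY$ is a projective, hence injective, $kG$-module. So $C\otimes_kY$ is an acyclic complex of projective and injective modules with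
\[
\ker(C^0\otimes Y\to C^1\otimes Y)\cong k\otimes Y=Y.
\]
Let $Z^n$ be its module of $n$-cocycles. The sequences $0\to Z^n\to C^n\otimes Y\to Z^{n+1}\to0$ show that $Z^n$ represents $\Omega^{-n}Y$. The homomorphisms $E\to Z^n$ are the $n$-cocycles of the complex $\mathrm{Hom}_{kG}(E,C\otimes Y)$. Such a homomorphism factors through a projective module if and only if it factors through the surjection $C^{n-1}\otimes Y\to Z^n$ from a projective module, that is, if and only if it is a coboundary. So
\[
\mathrm{Ext}^n_{kG}(E,Y)=\underline{\mathrm{Hom}}_{kG}(E,Z^n)=H^n\bigl(\mathrm{Hom}_{kG}(E,C\otimes Y)\bigr).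
\]
Since $P$ acts trivially on $E$ and $Y$ and each $C^j$ is finite dimensional,
\[
\mathrm{Hom}_{kG}(E,C^j\otimes Y)=\mathrm{Hom}_{kH}\bigl(E,(C^j)^P\otimes Y\bigr)=(C^j)^P\otimes\mathrm{Hom}_{kH}(E,Y).
\]
Taking cohomology gives the claim. A $kH$-map $Y\to Y'$ extends to the chain map $C\otimes Y\to C\otimes Y'$ that is the identity on $C$; this represents the shifts $\Omega^{-n}$ of the map and gives the naturality.
\end{proof}

\subsection{Nongeneration}

\begin{proof}[Proof of Theorem~\ref{thm:no}\textup{(ii)}]
We first find the substitute for the difference operators. By injectivity of $J$, the maps $T_1\oplus T_2\oplus T_3\to T_i\xrightarrow{\varphi_i}T\subseteq J$ extend to $I/S$. Composing with $I\to I/S$ we get $kH$-maps $a_1,a_2,a_3:I\to J$ with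
\begin{equation}\label{eq:ai}
a_i|_{I_j}=\delta_{ij}\pi_j,
\end{equation}
where $\pi_j$ is regarded as a map to $J$. Let $W,\theta_1,\theta_2,\theta_3$ be as in \eqref{eq:theta}, put
\[
f=\sum_{i=1}^3a_i\otimes\theta_i:\ I\otimes W\to J\otimes W,
\]
and let $I\otimes W\xrightarrow{f}J\otimes W\to U\to\Omega^{-1}(I\otimes W)$ be a triangle in $\mathbf{StMod}(kG)$.

As $kH$-modules, $I\otimes W$ and $J\otimes W$ are direct sums of copies of $I$ and $J$, hence projective. For a finite dimensional $kH$-module $E$ we have $\mathrm{Hom}_{kH}(E,I\otimes W)=\mathrm{Hom}_{kH}(E,I)\otimes W$, and likewise for $J$. By Lemma~\ref{lem:kunneth}, $\mathrm{Ext}^n_{kG}(E,f)$ is $\mathrm{id}\otimes f_*$ on $\widehat H^n(P,k)\otimes\mathrm{Hom}_{kH}(E,I)\otimes W$, where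
\[
f_*:\mathrm{Hom}_{kH}(E,I)\otimes W\to\mathrm{Hom}_{kH}(E,J)\otimes W .
\]
So if $f_*$ is bijective, the long exact sequence gives $\mathrm{Ext}^*_{kG}(E,U)=0$. We check this for each of the summands $E$ of $M$ in its definition.

\emph{$E=R$ simple, different from $S$ and $T$.} Both sides of $f_*$ are zero.

\emph{$E=E_1$.} Since $\mathrm{Hom}_{kH}(T,I)=0$ and $I$ is injective, restriction to $S$ is an isomorphism $\mathrm{Hom}_{kH}(E_1,I)\cong\mathrm{Hom}_{kH}(S,I)=\mathrm{End}_{kH}(S)=k$. So $\mathrm{Hom}_{kH}(E_1,I)$ is spanned by the inclusion $\iota:E_1=I_1\subseteq I$. Since $\mathrm{Hom}_{kH}(S,J)=0$, every map $E_1\to J$ factors through $\pi_1$, and $\mathrm{Hom}_{kH}(E_1,J)\cong\mathrm{Hom}_{kH}(T,J)=\mathrm{End}_{kH}(T)=k$ is spanned by $\pi_1$. By \eqref{eq:ai},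
\[
f_*(\iota\otimes w)=\sum_ia_i\iota\otimes\theta_iw=\pi_1\otimes\theta_1w,
\]
so $f_*$ is bijective because $\theta_1$ is.

\emph{$E=E_2$.} Let $\iota_1,\iota_2:E_2\to I$ be the projections to $I_2,I_3\subseteq I$. As before, restriction gives $\mathrm{Hom}_{kH}(E_2,I)\cong\mathrm{Hom}_{kH}(S\oplus S,I)=k^2$. The maps $\iota_1,\iota_2$ restrict to the two coordinate projections, so they form a basis. Again as before, $\mathrm{Hom}_{kH}(E_2,J)\cong\mathrm{Hom}_{kH}(T,J)$ is spanned by $\pi$. For $(x,y)\in E_2$ we have $\pi_2(x)=\pi(x,y)=\pi_3(y)$, so \eqref{eq:ai} gives $a_i\iota_1=\delta_{i2}\pi$ and $a_i\iota_2=\delta_{i3}\pi$. Hence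
\[
f_*(\iota_1\otimes w+\iota_2\otimes w')=\pi\otimes(\theta_2w+\theta_3w'),
\]
and $f_*$ is bijective because $(\theta_2,\theta_3):W\oplus W\to W$ is.

Therefore $\mathrm{Ext}^*_{kG}(M,U)=0$. On the other hand, $\mathrm{Hom}_{kH}(S,J)=0$, so Lemma~\ref{lem:kunneth} gives $\mathrm{Ext}^*_{kG}(S,J\otimes W)=0$, and the long exact sequence gives
\[
\mathrm{Ext}^{-1}_{kG}(S,U)\cong\mathrm{Ext}^0_{kG}(S,I\otimes W)\cong\widehat H^0(P,k)\otimes\mathrm{Hom}_{kH}(S,I)\otimes W\cong W\neq0 .
\]
The full subcategory of all $X\in\mathbf{stmod}(kG)$ with $\mathrm{Ext}^*_{kG}(X,U)=0$ is thick; it contains $M$ and does not contain $S$. Hence $S\notin\mathcal H(M)$.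
\end{proof}

By part (i), $U$ is not isomorphic in $\mathbf{StMod}(kG)$ to any finitely generated module. It lies in $\mathrm{Loc}(\mathbf{stmod}(kG))$, because $I\otimes W$ and $J\otimes W$ are direct sums of copies of the finitely generated modules $I$ and $J$. So $U$ is a witness of the kind that, by Theorem~\ref{thm:yes}(a), must exist whenever generation fails. By Theorem~\ref{thm:yes}(b) and~(c), moreover, $\mathcal H(M)$ is not a tensor ideal, and some finitely generated module has no right $\mathcal H(M)$-approximation.

\subsection{The groups}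

\begin{proof}[Proof of Theorem~\ref{thm:exist}]
Let $p$ be odd and let $H=A\rtimes\langle z\rangle$, $S=k$, $T=\varepsilon$ and $I$ be as in Section~\ref{sec:example}. Then $S\not\cong T$, both have endomorphism ring $k$ since they are one-dimensional, and $I$ is the injective hull of $S$. The classes of $x_1,x_2,x_3$ in $I/S$ are linearly independent and each spans a copy of $T$. By \eqref{eq:ext}, whose derivation uses only $S\not\cong T$, we get $\dim_k\mathrm{Ext}^1_{kH}(T,S)\ge3$. In the construction of Section~\ref{sec:constr} let $T_j$ be spanned by the class of $x_j$, and let $\varphi_j$ send this class to a basis vector of $T$ that does not depend on $j$. There are no simple modules other than $S$ and $T$. The preimage $I_1$ is spanned by $1,x_1$, and the fiber product of $I_2$ and $I_3$ is spanned by $(1,0),(0,1),(x_2,x_3)$. So we obtain the module $M=E_1\oplus E_2$ of Section~\ref{sec:example}, of dimension $2+3=5$.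

Let $p=2$. Let $N_0=\mathbb F_2^2$ be the natural module of $S_3=GL_2(2)$, $A=N_0^3$, $H=A\rtimes S_3$, $S=N=k\otimes_{\mathbb F_2}N_0$ and $T=k$, where $A$ acts trivially on $N$. Let $\bar k$ be an algebraic closure of $k$. Over $\bar k$ an element of order $3$ in $GL_2(2)$ has characteristic polynomial $X^2+X+1$, hence two distinct eigenlines, and an involution inverts it and so interchanges these lines. Therefore $\bar k\otimes_kN$ has no invariant line; so $N$ is absolutely simple and $\mathrm{End}_{kH}(N)=k$. Clearly $\mathrm{End}_{kH}(k)=k$ and $N\not\cong k$.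

For $c=(c_1,c_2,c_3)\in k^3$ let $E_c=N\oplus k\tau$, where $N$ is a submodule, $S_3$ fixes $\tau$ and
\[
(a_1,a_2,a_3)\,\tau=\tau+c_1a_1+c_2a_2+c_3a_3\qquad(a_j\in N_0).
\]
Because $A$ acts trivially on $N$, this is an action of $A$; and for $g\in S_3$ and $a\in A$ we have $gag^{-1}\tau=g(\tau+\sum c_ja_j)=\tau+\sum c_j\,ga_j$, so it extends to $H$. Thus $E_c$ is an extension of $T$ by $S$. Its class in $\mathrm{Ext}^1_{kH}(k,N)=H^1(H,N)$ is that of the cocycle $h\mapsto h\tau-\tau$, whose value at $h=ag$ with $a\in A$, $g\in S_3$ is $\sum c_ja_j$. So the class is linear in $c$. If $c\ne0$, then $A$ acts nontrivially on $E_c$, whereas it acts trivially on $S\oplus T$; so $E_c$ does not split. Hence $c\mapsto[E_c]$ is injective, and $\dim_k\mathrm{Ext}^1_{kH}(T,S)\ge3$.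
\end{proof}

\section{When detection implies generation}\label{sec:yes}

\subsection{Admitting infinitely generated test objects}

\begin{proof}[Proof of Theorem~\ref{thm:yes}\textup{(a)}]
Suppose $\mathcal H(M)=\mathcal M$, and let $U\in\mathrm{Loc}(\mathcal M)$ with $\mathrm{Ext}^*_{kG}(M,U)=0$. The objects $X$ of $\mathbf{StMod}(kG)$ with $\mathrm{Ext}^n_{kG}(X,U)=0$ for all $n$ form a triangulated subcategory closed under direct summands and under arbitrary direct sums, since maps out of a direct sum are families of maps. It contains $M$, hence $\mathcal H(M)=\mathcal M$, hence $\mathrm{Loc}(\mathcal M)$, and in particular $U$. So the identity of $U$ is zero, that is, $U=0$.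

Conversely, suppose that $M$ detects the nonzero objects of $\mathrm{Loc}(\mathcal M)$, and let $V\in\mathcal M$. Since $M$ is compact, Bousfield localization (Neeman; Rickard \cite{Rickard}) gives a triangle
\[
M_V\to V\to U\to\Omega^{-1}M_V,\qquad M_V\in\mathrm{Loc}(M),\qquad\mathrm{Ext}^*_{kG}(M,U)=0 .
\]
Here $M_V$ and $V$ lie in $\mathrm{Loc}(\mathcal M)$, so $U$ does, and therefore $U=0$ and $V\cong M_V\in\mathrm{Loc}(M)$. Now $V$ is compact, and a compact object of $\mathrm{Loc}(M)$, where $M$ is compact, lies in the thick subcategory generated by $M$ \cite[Lemma 2.2]{Neeman}. So $V\in\mathcal H(M)$.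
\end{proof}

\subsection{Approximations}

If $V$ has a right $\mathcal H(M)$-approximation, the naive argument from the introduction can be made to work. The point to be careful about is that the cone must receive \emph{no} nonzero maps from $\mathcal H(M)$; for this we need a minimal approximation.

\begin{proof}[Proof of Theorem~\ref{thm:yes}\textup{(b)}]
Write $\mathcal N=\mathcal H(M)$ and $X[1]=\Omega^{-1}X$, and let $V\in\mathcal M$. Among the right $\mathcal N$-approximations of $V$ choose $\varphi:N\to V$ with the least number of indecomposable summands of $N$ in $\mathbf{stmod}(kG)$. We claim that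
\[
j\in\underline{\mathrm{End}}_{kG}(N),\ \varphi j=\varphi\quad\Longrightarrow\quad j\text{ is an automorphism.}
\]
Indeed, $\underline{\mathrm{End}}_{kG}(N)$ is a finite dimensional algebra and $\mathbf{stmod}(kG)$ is Krull--Schmidt, so by Fitting's lemma $N=N_1\oplus N_2$, where $j$ preserves both summands and is invertible on $N_1$ and nilpotent on $N_2$. For large $m$ we get $\varphi|_{N_2}=\varphi j^m|_{N_2}=0$. So $\varphi|_{N_1}$ is still a right $\mathcal N$-approximation of $V$, and the choice of $N$ forces $N_2=0$.

Complete $\varphi$ to a triangle $N\xrightarrow{\varphi}V\xrightarrow{\psi}C\xrightarrow{\rho}N[1]$. We show that every $g:N'\to C$ with $N'\in\mathcal N$ is zero. Choose a triangle $N\xrightarrow{i}N''\to N'\xrightarrow{\rho g}N[1]$; then $N''\in\mathcal N$. The maps $\mathrm{id}_N$ and $g$ extend to a morphism of triangles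
\[
\begin{array}{ccccccc}
N&\xrightarrow{\ i\ }&N''&\longrightarrow&N'&\xrightarrow{\ \rho g\ }&N[1]\\
\Vert&&\downarrow{\scriptstyle h}&&\downarrow{\scriptstyle g}&&\Vert\\
N&\xrightarrow{\ \varphi\ }&V&\xrightarrow{\ \psi\ }&C&\xrightarrow{\ \rho\ }&N[1].
\end{array}
\]
So $hi=\varphi$. As $\varphi$ is an approximation, $h=\varphi j$ for some $j:N''\to N$, and then $\varphi(ji)=\varphi$. By the claim $ji$ is an automorphism, so $i$ is a split monomorphism. Since $i[1]\circ\rho g=0$, we get $\rho g=0$. Hence $g=\psi g'$ for some $g':N'\to V$; and $g'=\varphi g''$ for some $g''$, because $\varphi$ is an approximation. So $g=\psi\varphi g''=0$.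

Since $\Omega^nM\in\mathcal N$ for all $n$, it follows that $\mathrm{Ext}^*_{kG}(M,C)=0$. As $N,V\in\mathcal M$, also $C\in\mathcal M$; so $C=0$ by hypothesis and $V\cong N\in\mathcal N$.

Suppose that $\mathcal N$ has only finitely many indecomposable objects $N_1,\dots,N_r$ up to isomorphism. Then the evaluation map $\bigoplus_iN_i\otimes_k\underline{\mathrm{Hom}}_{kG}(N_i,V)\to V$ is a right $\mathcal N$-approximation. Indeed, its source is in $\mathcal N$ because the spaces $\underline{\mathrm{Hom}}_{kG}(N_i,V)$ are finite dimensional; every map $u:N_i\to V$ factors through it by means of $N_i\to N_i\otimes_k\underline{\mathrm{Hom}}_{kG}(N_i,V)$, $x\mapsto x\otimes u$; and every object of $\mathcal N$ is a finite direct sum of copies of the $N_i$. If the Sylow $p$-subgroups of $G$ are cyclic, then $kG$ has finite representation type by Higman's theorem, so the condition is satisfied.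
\end{proof}

\subsection{Tensor ideals}

Let $\mathrm{supp}\,X\subseteq\mathrm{Proj}\,H^*(G,k)$ be the cohomological support of $X\in\mathbf{stmod}(kG)$, a closed subset. A thick subcategory $\mathcal N$ is a \emph{tensor ideal} if $X\otimes_kY\in\mathcal N$ for all $X\in\mathcal N$ and $Y\in\mathbf{stmod}(kG)$. For $\zeta\in H^n(G,k)=\underline{\mathrm{Hom}}_{kG}(\Omega^nk,k)$ with $n>0$ even, let $L_\zeta$ be defined by the triangle $L_\zeta\to\Omega^nk\xrightarrow{\zeta}k\to\Omega^{-1}L_\zeta$. If $\zeta\neq0$, it is the kernel of a surjection $\Omega^nk\to k$ representing $\zeta$; if $\zeta=0$, it is $\Omega k\oplus\Omega^nk$. We use the following standard facts; see \cite{BCR} for $k$ algebraically closed and \cite{BIK} for general $k$.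
\begin{enumerate}
\item[(S1)] $\mathrm{supp}(X\otimes Y)=\mathrm{supp}\,X\cap\mathrm{supp}\,Y$.
\item[(S2)] $\mathrm{supp}\,X=\varnothing$ if and only if $X$ is projective.
\item[(S3)] $\mathrm{supp}\,L_\zeta=V(\zeta)$, the set of points containing $\zeta$.
\item[(S4)] A thick tensor ideal containing $X$ contains every $Y$ with $\mathrm{supp}\,Y\subseteq\mathrm{supp}\,X$.
\end{enumerate}
Also $\mathrm{supp}\,M^*=\mathrm{supp}\,M$: as $M$ is a direct summand of $M\otimes M^*\otimes M$, and the support of a direct summand is contained in the support of the whole module, (S1) gives $\mathrm{supp}\,M\subseteq\mathrm{supp}\,M^*$; the other inclusion follows by replacing $M$ with $M^*$.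

By (S4), generation becomes a question about supports once $\mathcal H(M)$ is a tensor ideal. The proof shows that detection controls supports: if some $V\in\mathcal M$ had a point in its support outside $\mathrm{supp}\,M$, we could cut $V$ down to a closed such point without leaving $\mathcal M$.

\begin{proof}[Proof of Theorem~\ref{thm:yes}\textup{(c)}]
Let $V\in\mathcal M$ and suppose that $\mathrm{supp}\,V\not\subseteq\mathrm{supp}\,M$. Then $\mathrm{supp}\,V\setminus\mathrm{supp}\,M$ is a nonempty locally closed subset of $\mathrm{Proj}\,H^*(G,k)$. Since $H^*(G,k)$ is a finitely generated $k$-algebra, this set contains a point $\mathfrak p$ that is closed in $\mathrm{Proj}\,H^*(G,k)$. As $H^0(G,k)=k$, the homogeneous prime $\mathfrak p$ is generated by finitely many homogeneous elements of positive degree; replacing them by their squares, we get $\zeta_1,\dots,\zeta_r$ of positive even degrees (some of them possibly zero; $r=0$ is allowed) with $V(\zeta_1,\dots,\zeta_r)=\{\mathfrak p\}$. Put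
\[
V'=V\otimes L_{\zeta_1}\otimes\cdots\otimes L_{\zeta_r}.
\]
Tensoring the triangle that defines $L_\zeta$ with $X$ gives a triangle $X\otimes L_\zeta\to\Omega^nX\to X\to\Omega^{-1}(X\otimes L_\zeta)$. So $X\in\mathcal M$ implies $X\otimes L_\zeta\in\mathcal M$, and hence $V'\in\mathcal M$; no ideal property of $\mathcal M$ is needed here. By (S1) and (S3), $\mathrm{supp}\,V'=\mathrm{supp}\,V\cap\{\mathfrak p\}=\{\mathfrak p\}$, so $V'$ is not projective by (S2). On the other hand
\[
\mathrm{supp}(M^*\otimes V')=\mathrm{supp}\,M\cap\{\mathfrak p\}=\varnothing ,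
\]
so $M^*\otimes V'$ is projective and $\mathrm{Ext}^*_{kG}(M,V')\cong\mathrm{Ext}^*_{kG}(k,M^*\otimes V')=0$. This contradicts the hypothesis on $M$.

Hence $\mathrm{supp}\,V\subseteq\mathrm{supp}\,M$ for every $V\in\mathcal M$. Since $\mathcal H(M)$ is a thick tensor ideal containing $M$, (S4) gives $V\in\mathcal H(M)$.

If $G$ is a $p$-group, every finitely generated module $Y$ has a filtration with all factors isomorphic to $k$. So $X\otimes Y$ has a filtration with all factors isomorphic to $X$, and $X\otimes Y\in\mathcal H(X)$. Thus every thick subcategory of $\mathbf{stmod}(kG)$ is a tensor ideal.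
\end{proof}

\begin{thebibliography}{9}
\bibitem{BCR} Benson, Carlson, and Rickard, Fund. Math. \textbf{153} (1997).
\bibitem{BIK} Benson, Iyengar, and Krause, Ann. of Math. \textbf{174} (2011).
\bibitem{Neeman} Neeman, \emph{The connection between the K-theory localization theorem\ldots}, Ann. Sci. \'ENS (1992).
\bibitem{Rickard} Rickard, \emph{Idempotent modules in the stable category} (1997).
\end{thebibliography}

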